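\title{The component of a tagged vertex in a random graph process with frozen large components}

\begin{abstract}
Start from $n$ isolated vertices and join each pair of vertices in different components at rate $1/n$, except that a component with more than $\phi(n)$ vertices is frozen and takes no further part. Assume $\phi(n)\to\infty$ and $\phi(n)/n\to0$. We prove that the component of a fixed vertex, viewed as a rooted tree and followed until it freezes, converges in law to a tree-valued Markov chain built from Poisson Galton--Watson laws and followed until it explodes. In particular the vertex is still unfrozen at time $t>1$ with probability tending to $1/t$. This proves a conjecture. We also show that the empirical distribution of rooted components converges uniformly in time, that finitely many vertices behave independently in the limit, and that the two conditions on $\phi$ are necessary for the $1/t$ law. The proof expresses all tree counts through the integrated unfrozen mass, closes the resulting equation by counting mergers of large components, and transfers the result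 to paths by a coupling.
\end{abstract}

\section{Introduction}\label{sec:intro}

\subsection{The process}

The Marcus--Lushnikov process with kernel $K_n$ on the vertex set $\{1,\dots,n\}$ starts from $n$ singleton clusters and no edges. Each pair of distinct clusters, of sizes $x$ and $y$, merges at rate $K_n(x,y)/n$, and at the merger one edge is added between a uniformly chosen vertex of one cluster and a uniformly chosen vertex of the other. Edges are added only at mergers, so the graph is a forest and the clusters are its components. For $K_n(x,y)=xy$ the rate $xy/n$ is shared equally among the $xy$ possible edges, and the process is the random graph process $(G(n,s/n),s\ge0)$ with edges inside existing components ignored.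

We study the kernel
\begin{equation}\label{eq:kernel}
K_n(x,y)=xy\,\mathbf{1}_{\{\max(x,y)\le\phi(n)\}},
\end{equation}
where $\phi(n)\in[0,\infty]$ is a threshold. Call a component, and each of its vertices, \emph{active} if its size is at most $\phi(n)$ and \emph{frozen} otherwise. In these terms the dynamics is as follows: each pair of vertices lying in distinct active components is joined at rate $1/n$, and there are no other transitions. Components only grow, and frozen vertices stay frozen.

Let $\mathbf{T}$ be the set of finite rooted trees up to root-preserving isomorphism, let $|\mathbf{t}|$ be the number of vertices of $\mathbf{t}\in\mathbf{T}$, and let $\bullet$ be the tree with one vertex. The \emph{type} of a vertex $v$ at a given time is its component $C(v)$, rooted at $v$ and regarded as an element of $\mathbf{T}$. Let $\mathcal{Q}_n(t)$ be the type of vertex $1$ at time $t$, let $Q_n(t)=|\mathcal{Q}_n(t)|$, and let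
\[
Z_n=\min\{t: Q_n(t)>\phi(n)\}
\]
be the time at which vertex $1$ freezes. Here $\min\emptyset=\infty$, and if $Z_n=\infty$ then $Q_n(Z_n-)$ means the terminal size of the component. The question is how the growing tree $(\mathcal{Q}_n(t),0\le t<Z_n)$ behaves as $n\to\infty$ when the threshold is large but much smaller than $n$.

\subsection{Which limit to expect}

For $s>0$ let $f_s(\mathbf{t})$ be the probability that the family tree of a Galton--Watson process with Poisson$(s)$ offspring, started from one individual (the root), equals $\mathbf{t}$; we call this tree PGW$(s)$. Let $f_0$ be the point mass at $\bullet$. For $s\le1$ the process dies out almost surely, so $f_s$ is a probability density on $\mathbf{T}$.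

Here is a heuristic. Suppose that a fraction $\mu(t)$ of the vertices is active at time $t$. Every pair has had time $t$ in which to be joined at rate $1/n$, so one expects the active part to resemble a random graph of mean degree $w(t)=t\mu(t)$, and the component of an active vertex to resemble PGW$(w(t))$. While $w<1$ these trees are small, nothing freezes, $\mu$ stays constant and $w$ grows linearly. The case $w>1$ contradicts itself: the tree would be infinite with positive probability, so a positive fraction of the active vertices would lie in components larger than $\phi(n)$. One is led to guess $w(t)=\min(t,1)$: the active part reaches criticality at time $1$ and stays there, losing exactly as much mass as is needed. Vertex $1$ should then be active with probability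
\[
m(t)=\min(1,1/t),
\]
and active of type $\mathbf{t}$ with probability $h_t(\mathbf{t})$, where
\begin{equation}\label{eq:h}
h_s=f_s\quad(0\le s\le1),\qquad h_s=s^{-1}f_1\quad(s>1).
\end{equation}
Note that $\sum_{\mathbf{t}}h_s(\mathbf{t})=m(s)$. We also put $M(t)=\int_0^tm(s)\,ds$, so that $M(t)=t$ for $t\le1$ and $M(t)=1+\log t$ for $t\ge1$.

The guess determines the dynamics too. If about $nh_s(\mathbf{t}_2)$ active vertices have type $\mathbf{t}_2$, then each vertex $a$ in the component of $1$ is joined to one of them at rate about $h_s(\mathbf{t}_2)$. For $\mathbf{t}_1,\mathbf{t}_2\in\mathbf{T}$ and a vertex $a$ of $\mathbf{t}_1$, write $(\mathbf{t}_1,a,\mathbf{t}_2)$ for the tree rooted at the root of $\mathbf{t}_1$ that is obtained by joining $a$ to the root of $\mathbf{t}_2$ by an edge, and put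
\[
\kappa(\mathbf{t}_1,\mathbf{t}_2;\mathbf{t})=\#\{a\in\mathbf{t}_1:(\mathbf{t}_1,a,\mathbf{t}_2)\cong\mathbf{t}\}.
\]
Let $\mathcal{G}$ be the time-inhomogeneous Markov chain on $\mathbf{T}$ that starts from $\bullet$ at time $0$ and at time $s$ makes each transition $\mathbf{t}_1\to(\mathbf{t}_1,a,\mathbf{t}_2)$ at rate $h_s(\mathbf{t}_2)$. The rate from $\mathbf{t}_1$ to a given tree $\mathbf{t}$ is the sum over all pairs $(a,\mathbf{t}_2)$ that produce it,
\begin{equation}\label{eq:rates}
\beta_s(\mathbf{t}_1,\mathbf{t})=\sum_{\mathbf{t}_2}\kappa(\mathbf{t}_1,\mathbf{t}_2;\mathbf{t})\,h_s(\mathbf{t}_2),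
\end{equation}
and the total jump rate from $\mathbf{t}_1$ is $|\mathbf{t}_1|\,m(s)$. Let $J_1<J_2<\cdots$ be the jump times and $Z=\lim_kJ_k$. Each jump increases the size, so $Z$ is the time at which the size becomes infinite. The chain is stopped there, and we set $\mathcal{G}(s)=\infty$ for $s\ge Z$. It is known that
\begin{equation}\label{eq:law}
\mathbb{P}(\mathcal{G}(s)=\mathbf{t})=h_s(\mathbf{t})\quad(\mathbf{t}\in\mathbf{T}),\qquad \mathbb{P}(Z>s)=m(s);
\end{equation}
Proposition~\ref{prop:G} gives a short proof. Thus freezing in the finite system should correspond to explosion of $\mathcal{G}$.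

\subsection{Results}\label{sec:results}

Let $\mathbf{T}^*=\mathbf{T}\cup\{\infty\}$ with $|\infty|=\infty$, and put $d(x,y)=1/\min(|x|,|y|)$ for $x\ne y$ and $d(x,x)=0$. Since $\min(|x|,|z|)\ge\min(|x|,|y|,|z|)$, this is an ultrametric. Every finite tree is an isolated point, and there are finitely many trees of each size, so $(\mathbf{T}^*,d)$ is compact: it is the one-point compactification of the discrete set $\mathbf{T}$. Let $D=D([0,\infty),\mathbf{T}^*)$ be the space of right-continuous paths with left limits, with the Skorokhod topology. We use two facts about $D$. It is a Polish space. Its topology is given by the metric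
\[
d_S(x,y)=\inf_\lambda\max\Big(\sup_{s<t}\Big|\log\frac{\lambda(t)-\lambda(s)}{t-s}\Big|,\ \int_0^\infty e^{-u}\sup_{t\ge0}d\big(x(t\wedge u),y(\lambda(t)\wedge u)\big)\,du\Big),
\]
with $\lambda$ ranging over the increasing Lipschitz bijections of $[0,\infty)$. Taking $\lambda$ to be the identity and using $d\le1$ gives, for every $T$,
\begin{equation}\label{eq:skor}
d_S(x,y)\le\sup_{t\le T}d(x(t),y(t))+e^{-T}.
\end{equation}

Put $\bar{\mathcal{Q}}_n(t)=\mathcal{Q}_n(t)$ for $t<Z_n$ and $\bar{\mathcal{Q}}_n(t)=\infty$ for $t\ge Z_n$. We read the convergence of $(\mathcal{Q}_n(t),0\le t<Z_n)$ to $(\mathcal{G}(t),0\le t<Z)$ as joint convergence in law of path and lifetime in $D\times[0,\infty]$. The lifetime has to be included separately: a path that rests at a huge finite tree is $d$-close to a path that rests at $\infty$, so convergence of paths gives no upper bound on $Z_n$. For an integer $L\ge1$ let $\pi_L(x)=x$ if $|x|\le L$ and $\pi_L(x)=\dagger$ otherwise, where $\dagger$ is an extra symbol.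

\begin{theorem}\label{thm:main}
Let $\phi(n)\to\infty$ and $\phi(n)/n\to0$. Then, as $n\to\infty$:
\begin{enumerate}
\item[(i)] $(\bar{\mathcal{Q}}_n,Z_n)$ converges in law to $(\mathcal{G},Z)$ in $D\times[0,\infty]$;
\item[(ii)] $\mathbb{P}(Z_n>t)\to1/t$ for $t>1$;
\item[(iii)] $\mathbb{P}(Q_n(t)=q,\,Z_n>t)\to\dfrac{q^{q-1}e^{-q}}{q!}\,t^{-1}$ for $t>1$ and $q\ge1$;
\item[(iv)] $Q_n(Z_n-)\to\infty$ in law, that is, $\mathbb{P}(Q_n(Z_n-)\le K)\to0$ for every $K$;
\item[(v)] there are couplings of $\mathcal{Q}_n$ and $\mathcal{G}$ and numbers $L_n,T_n\to\infty$ such that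
\[
\mathbb{P}\big(\pi_{L_n}\bar{\mathcal{Q}}_n(t)=\pi_{L_n}\mathcal{G}(t)\ \text{for all }t\le T_n\big)\to1
\]
and $Z_n-Z\to0$ in probability.
\end{enumerate}
\end{theorem}

Statements (i)--(iv) were posed as a conjecture in \cite{book}. The display there writes the limit as $(\mathcal{G}_t)$; the surrounding text identifies it with a process $(\mathcal{G}^0_t)$, which is our $\mathcal{G}$. Statement (iv) says that the component does not freeze in one jump from a bounded size: it first grows large.

The proof rests on the empirical quantities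
\[
X_n(\mathbf{t};s)=\tfrac1n\#\{v: v\text{ is active and has type }\mathbf{t}\text{ at time }s\},\qquad m_n(s)=\tfrac1n\#\{v:v\text{ is active at time }s\},
\]
together with $\rho^n_q(s)=\sum_{|\mathbf{t}|=q}X_n(\mathbf{t};s)$ and $M_n(t)=\int_0^tm_n(s)\,ds$. Let $(\bar{\mathcal{Q}}^i_n,Z^i_n)$ be defined as $(\bar{\mathcal{Q}}_n,Z_n)$, with vertex $i$ in place of vertex $1$.

\begin{theorem}\label{thm:more}
\begin{enumerate}
\item[(a)] If $\phi(n)\to\infty$ and $\phi(n)/n\to0$, then $\sup_{t\ge0}\sum_{\mathbf{t}}|X_n(\mathbf{t};t)-h_t(\mathbf{t})|\to0$ in probability.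
\item[(b)] If $\phi(n)\to\infty$ and $\phi(n)/n\to0$, then for fixed $k$ the pairs $(\bar{\mathcal{Q}}^i_n,Z^i_n)_{i\le k}$ converge jointly in law to $k$ independent copies of $(\mathcal{G},Z)$.
\item[(c)] For an arbitrary $\phi:\mathbb{N}\to[0,\infty]$, one has $\mathbb{P}(Z_n>t)\to1/t$ for every $t>1$ if and only if $\phi(n)\to\infty$ and $\phi(n)/n\to0$.
\end{enumerate}
\end{theorem}

\section{The method in the smallest cases}\label{sec:method}

In this section we ignore fluctuations and terms of order $1/n$. Let $x(\mathbf{t};s)$ be the limiting fraction of vertices of type $\mathbf{t}$, let $\mu(s)$ be the limiting fraction of active vertices, which is unknown, and let $\Lambda(s)=\int_0^s\mu$.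

\medskip\noindent\emph{Step 1: tree counts in terms of $\Lambda$.} A vertex of type $\mathbf{t}$ with $|\mathbf{t}|=q\le\phi(n)$ loses its type when one of the $q$ vertices of its component is joined to one of the $n\mu$ active vertices, which happens at rate $q\mu$. A vertex of type $\mathbf{t}_1$ acquires the type $(\mathbf{t}_1,a,\mathbf{t}_2)$ at rate $x(\mathbf{t}_2;s)$. Let $\mathbf{e}$ be a root with one child, $\mathbf{p}$ the path on three vertices rooted at an end, and $\mathbf{c}$ a root with two children. The tree $\mathbf{p}$ arises by attaching $\bullet$ to the child of $\mathbf{e}$ or by attaching $\mathbf{e}$ to $\bullet$, and $\mathbf{c}$ arises by attaching $\bullet$ to the root of $\mathbf{e}$. Hence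
\[
x_\bullet'=-\mu x_\bullet,\qquad x_{\mathbf{e}}'=-2\mu x_{\mathbf{e}}+x_\bullet^2,\qquad x_{\mathbf{p}}'=-3\mu x_{\mathbf{p}}+2x_{\mathbf{e}}x_\bullet,\qquad x_{\mathbf{c}}'=-3\mu x_{\mathbf{c}}+x_{\mathbf{e}}x_\bullet.
\]
The system is not closed, because $\mu$ involves all active sizes. But the loss rate is the size times $\mu$, and sizes add under a merger. So the substitution $y=e^{q\Lambda}x$ removes $\mu$ from every equation at once:
\[
y_\bullet'=0,\qquad y_{\mathbf{e}}'=y_\bullet^2,\qquad y_{\mathbf{p}}'=2y_{\mathbf{e}}y_\bullet,\qquad y_{\mathbf{c}}'=y_{\mathbf{e}}y_\bullet .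
\]
With $y_\bullet(0)=1$ and the others starting at $0$, the solutions are $1,\ s,\ s^2,\ s^2/2$. These are the numbers $s^{q-1}/|\mathrm{Aut}\,\mathbf{t}|$, where $\mathrm{Aut}\,\mathbf{t}$ is the group of root-preserving automorphisms; only $\mathbf{c}$ has a nontrivial one. In general $x(\mathbf{t};s)=s^{q-1}e^{-q\Lambda(s)}/|\mathrm{Aut}\,\mathbf{t}|$, whatever $\mu$ is (Lemma~\ref{lem:counts}). One unknown function remains.

\medskip\noindent\emph{Step 2: an equation for $\Lambda$.} The active mass is the sum of the counts over active types. Take first $\phi(n)=1$, where singletons pair up and freeze. Then $\Lambda'=\mu=x_\bullet=e^{-\Lambda}$, so $e^{\Lambda(s)}=1+s$ and $\mu(s)=1/(1+s)$. To treat larger thresholds put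
\[
c_q=\frac{q^{q-1}}{q!},\qquad \Theta_K(z)=\sum_{q\le K}c_qz^q\quad(1\le K\le\infty),\qquad \Theta=\Theta_\infty .
\]
The sum of $1/|\mathrm{Aut}\,\mathbf{t}|$ over trees of size $q$ is $c_q$ (for $q=1,2,3$ the list above gives $1,1,3/2$). So the fraction of vertices in components of size at most $K$ is $\Theta_K(z(s))/s$, where $z(s)=se^{-\Lambda(s)}$. For any differentiable $\Lambda$ the product rule gives
\begin{equation}\label{eq:z}
z'(s)=z(s)\,\frac{1-s\Lambda'(s)}{s}.
\end{equation}
Now let $\phi(n)\to\infty$, and suppose that all active mass sits on bounded sizes, so that $\mu=\Theta(z)/s$. Then $z'=z(1-\Theta(z))/s$. The series $\Theta$ converges exactly on $[0,1/e]$ and satisfies $\Theta(se^{-s})=s$ for $s\le1$ (Lemma~\ref{lem:theta}). So $z$ follows $se^{-s}$ up to time $1$, where it reaches $1/e$ and $\Theta(z)=1$; from then on it cannot move, which means $\Lambda(s)=1+\log s$ and $\mu(s)=1/s$. The quantity $\Theta(z)=s\mu$ is the mean degree $w$ of the heuristic.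

The supposition is the heart of the matter, and it can fail. Without freezing ($\phi=\infty$) we have $\mu=1$ and $z=se^{-s}$ for all $s$, and for $s>1$ the mass on bounded sizes is $\Theta(z)/s<1/s<\mu$. With freezing, mass leaves the bounded sizes at a positive rate after time $1$ and has to cross all sizes up to $\phi(n)$. We must show that it spends a negligible time on the way. This is Lemma~\ref{lem:mid}, the only place where $\phi(n)/n\to0$ is used. Section~\ref{sec:mass} then identifies $\Lambda=M$.

\medskip\noindent\emph{Step 3: from counts to paths.} Once $X_n(\mathbf{t};s)\approx h_s(\mathbf{t})$, the jump rates of the component of vertex $1$ are close to the rates \eqref{eq:rates}, and the two processes can be made to jump together as long as the size is bounded (Section~\ref{sec:coupling}). Section~\ref{sec:proof1} shows that the time between reaching a large size and freezing is short. Theorem~\ref{thm:more} is proved in Section~\ref{sec:proof2}.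

\section{Preliminaries on trees and Markov chains}\label{sec:prelim}

\subsection{Tree weights}

For $\mathbf{t}\in\mathbf{T}$ and $s\ge0$ put $\psi_s(\mathbf{t})=s^{|\mathbf{t}|-1}/|\mathrm{Aut}\,\mathbf{t}|$, with $0^0=1$. If $\kappa(\mathbf{t}_1,\mathbf{t}_2;\mathbf{t})\ne0$ then $|\mathbf{t}_1|+|\mathbf{t}_2|=|\mathbf{t}|$, so for fixed $\mathbf{t}$ every sum over $(\mathbf{t}_1,\mathbf{t}_2)$ weighted by $\kappa$ is finite and involves only trees smaller than $\mathbf{t}$. Also $\sum_{\mathbf{t}}\kappa(\mathbf{t}_1,\mathbf{t}_2;\mathbf{t})=|\mathbf{t}_1|$.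

\begin{lemma}\label{lem:weights}
Let $|\mathbf{t}|=q$ and $s\ge0$.
\begin{enumerate}
\item[(a)] $f_s(\mathbf{t})=\psi_s(\mathbf{t})e^{-qs}$ and $h_s(\mathbf{t})=\psi_s(\mathbf{t})e^{-qM(s)}$.
\item[(b)] $\sum_{|\mathbf{t}'|=q}\psi_s(\mathbf{t}')=c_qs^{q-1}$.
\item[(c)] $\psi_0(\mathbf{t})=\mathbf{1}_{\{q=1\}}$ and $\dfrac{d}{ds}\psi_s(\mathbf{t})=\sum_{\mathbf{t}_1,\mathbf{t}_2}\kappa(\mathbf{t}_1,\mathbf{t}_2;\mathbf{t})\,\psi_s(\mathbf{t}_1)\psi_s(\mathbf{t}_2)$.
\end{enumerate}
\end{lemma}

\begin{proof}
(a) We use induction on $q$. Let the root of $\mathbf{t}$ have $j$ children, whose subtrees have the distinct types $\mathbf{u}_i$ with multiplicities $k_i$. Then $j=\sum k_i$ and $q=1+\sum k_i|\mathbf{u}_i|$. The subtrees of the children in PGW$(s)$ are independent copies of PGW$(s)$, and an automorphism permutes children with isomorphic subtrees and then acts inside each subtree. Hence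
\[
f_s(\mathbf{t})=e^{-s}\frac{s^j}{j!}\cdot\frac{j!}{\prod k_i!}\prod f_s(\mathbf{u}_i)^{k_i},\qquad |\mathrm{Aut}\,\mathbf{t}|=\prod k_i!\,|\mathrm{Aut}\,\mathbf{u}_i|^{k_i}.
\]
Insert the formula for $f_s(\mathbf{u}_i)$. The power of $s$ is $j+\sum k_i(|\mathbf{u}_i|-1)=q-1$, the exponential factor is $e^{-qs}$, and the denominator is $|\mathrm{Aut}\,\mathbf{t}|$. The formula for $h_s$ is the same statement when $s\le1$. For $s>1$ we have $s^{q-1}e^{-qM(s)}=s^{q-1}e^{-q}s^{-q}=s^{-1}e^{-q}$, so $\psi_s(\mathbf{t})e^{-qM(s)}=s^{-1}f_1(\mathbf{t})$.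

(b) Of the $q!$ labelings of a tree $\mathbf{t}'$ by $\{1,\dots,q\}$, two give the same labeled rooted tree exactly when they differ by an automorphism. So there are $q!/|\mathrm{Aut}\,\mathbf{t}'|$ labeled rooted trees of type $\mathbf{t}'$. By Cayley's formula there are $q^{q-1}$ labeled rooted trees on $q$ vertices in all.

(c) The right side equals $s^{q-2}$ times the left side of
\begin{equation}\label{eq:cut}
\sum_{\mathbf{t}_1,\mathbf{t}_2}\frac{\kappa(\mathbf{t}_1,\mathbf{t}_2;\mathbf{t})}{|\mathrm{Aut}\,\mathbf{t}_1|\,|\mathrm{Aut}\,\mathbf{t}_2|}=\frac{q-1}{|\mathrm{Aut}\,\mathbf{t}|},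
\end{equation}
so it suffices to prove this identity. Count pairs consisting of a rooted tree on $\{1,\dots,q\}$ of type $\mathbf{t}$ and one of its edges. There are $(q-1)\,q!/|\mathrm{Aut}\,\mathbf{t}|$ such pairs. Deleting the edge leaves a rooted tree on the set $A$ of vertices still connected to the root, with one endpoint $a\in A$ marked, and a tree on the complement of $A$, rooted at the other endpoint. This is a bijection onto the configurations whose rejoining has type $\mathbf{t}$. For given types $\mathbf{t}_1,\mathbf{t}_2$ of the two parts there are $\binom{q}{|\mathbf{t}_1|}$ choices of $A$, then $|\mathbf{t}_1|!/|\mathrm{Aut}\,\mathbf{t}_1|$ and $|\mathbf{t}_2|!/|\mathrm{Aut}\,\mathbf{t}_2|$ choices of the two trees, and $\kappa(\mathbf{t}_1,\mathbf{t}_2;\mathbf{t})$ choices of $a$. The total is $q!$ times the left side of \eqref{eq:cut}.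
\end{proof}

By (a) and (b), the mass that $h_s$ puts on size $q$ is
\begin{equation}\label{eq:rho}
\rho_q(s):=\sum_{|\mathbf{t}|=q}h_s(\mathbf{t})=c_qs^{q-1}e^{-qM(s)},\qquad\sum_{q\ge1}\rho_q(s)=m(s),
\end{equation}
and $\rho_q(s)=c_qe^{-q}s^{-1}$ for $s\ge1$.

\begin{lemma}\label{lem:theta}
The series $\Theta(z)$ is infinite for $z>1/e$. On $[0,1/e]$ it is finite, and $\Theta:[0,1/e]\to[0,1]$ is the continuous increasing inverse of $w\mapsto we^{-w}$ on $[0,1]$. It is $C^1$ on $[0,1/e)$, and $\Theta(z)/z\to1$ as $z\downarrow0$.
\end{lemma}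

\begin{proof}
Since $c_{q+1}/c_q=(1+1/q)^{q-1}\to e$, the radius of convergence is $1/e$. This gives the first claim, the smoothness on $[0,1/e)$ and, as $c_1=1$, the limit at $0$. For $0<w\le1$, \eqref{eq:rho} reads $1=\sum_qc_qw^{q-1}e^{-qw}=\Theta(we^{-w})/w$. The map $w\mapsto we^{-w}$ has derivative $(1-w)e^{-w}$, so it is an increasing homeomorphism of $[0,1]$ onto $[0,1/e]$, and $\Theta$ is its inverse.
\end{proof}

\subsection{Finite Markov chains}

Let $W$ be a continuous-time Markov chain on a finite set, with jump rates $r_s(g,g')$ that are bounded and measurable in $s$. We use three textbook facts.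
\begin{enumerate}
\item[(M1)] \emph{Forward equation.} If $W(s)=g_0$, then $p_t(g)=\mathbb{P}(W(t)=g)$, $t\ge s$, is the unique solution of the linear system
\[
p_t(g)=\mathbf{1}_{\{g=g_0\}}+\int_s^t\Big(\sum_{g'\ne g}p_u(g')r_u(g',g)-p_u(g)\sum_{g'\ne g}r_u(g,g')\Big)du .
\]
\item[(M2)] \emph{Counting transitions.} For a set $\Gamma$ of pairs of distinct states, the expected number of transitions $g\to g'$ with $(g,g')\in\Gamma$ during $[0,T]$ is $\mathbb{E}\int_0^T\sum_{g':(W(s),g')\in\Gamma}r_s(W(s),g')\,ds$.
\item[(M3)] \emph{Martingale decomposition.} For a real function $F$ on the states, let $b_s(g)=\sum_{g'}r_s(g,g')(F(g')-F(g))$ be the drift and $\sigma^2_s(g)=\sum_{g'}r_s(g,g')(F(g')-F(g))^2$. Then $U(t)=F(W(t))-F(W(0))-\int_0^tb_s(W(s))\,ds$ is a martingale. If $H$ is continuous, adapted and bounded on $[0,T]$, then $\int_0^tH\,dU$ is a martingale, and Doob's $L^2$ inequality gives $\mathbb{E}\sup_{t\le T}|\int_0^tH\,dU|^2\le4\,\mathbb{E}\int_0^TH(s)^2\sigma_s^2(W(s))\,ds$.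
\end{enumerate}

\subsection{The limit chain}

Let $S_L=\{\mathbf{t}:|\mathbf{t}|\le L\}\cup\{\dagger\}$, a finite set. Sizes in $\mathcal{G}$ never decrease, so $\pi_L\mathcal{G}$ is a Markov chain on $S_L$ in which $\dagger$ is absorbing. Its rates from a tree $\mathbf{t}_1$ with $|\mathbf{t}_1|\le L$ are $\beta_s(\mathbf{t}_1,\mathbf{t})$ for $|\mathbf{t}|\le L$ and
\begin{equation}\label{eq:betadagger}
\beta_s(\mathbf{t}_1,\dagger)=|\mathbf{t}_1|\,m(s)-\sum_{|\mathbf{t}|\le L}\beta_s(\mathbf{t}_1,\mathbf{t});
\end{equation}
they are bounded by $L$. Let $\tau_L=\inf\{t:|\mathcal{G}(t)|>L\}$.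

\begin{proposition}\label{prop:G}
The formulas \eqref{eq:law} hold. Almost surely $Z<\infty$, $\tau_L\uparrow Z$ as $L\to\infty$, each $\mathcal{G}(\tau_L)$ is a finite tree, and the path of $\mathcal{G}$ lies in $D$.
\end{proposition}

\begin{proof}
Let $p_s(\mathbf{t})=\mathbb{P}(\mathcal{G}(s)=\mathbf{t})$. By (M1) for $\pi_L\mathcal{G}$, the family $(p_s(\mathbf{t}))_{|\mathbf{t}|\le L}$ solves
\[
p_t(\mathbf{t})=\mathbf{1}_{\{\mathbf{t}=\bullet\}}+\int_0^t\Big(\sum_{\mathbf{t}_1,\mathbf{t}_2}\kappa(\mathbf{t}_1,\mathbf{t}_2;\mathbf{t})\,p_s(\mathbf{t}_1)h_s(\mathbf{t}_2)-|\mathbf{t}|\,m(s)p_s(\mathbf{t})\Big)ds,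
\]
a closed finite linear system with bounded coefficients, which has one solution. Differentiate $h_s(\mathbf{t})=\psi_s(\mathbf{t})e^{-|\mathbf{t}|M(s)}$ using Lemma~\ref{lem:weights}(c), $M'=m$ and $|\mathbf{t}_1|+|\mathbf{t}_2|=|\mathbf{t}|$. The result is $\sum\kappa\,h_s(\mathbf{t}_1)h_s(\mathbf{t}_2)-|\mathbf{t}|m(s)h_s(\mathbf{t})$, so $p=h$ solves the system. Since $\{Z>s\}=\{\mathcal{G}(s)\in\mathbf{T}\}$, summing over $\mathbf{t}$ gives $\mathbb{P}(Z>s)=m(s)\to0$. Hence $Z<\infty$ almost surely, and all $J_k$ are finite. After $L$ jumps the size exceeds $L$, so $\tau_L$ is one of $J_1,\dots,J_L$; thus $\tau_L<Z$ and $\mathcal{G}(\tau_L)\in\mathbf{T}$. Conversely $\tau_L>J_k$ as soon as $L\ge|\mathcal{G}(J_k)|$, so $\tau_L\uparrow Z$. Finally $|\mathcal{G}(t)|\to\infty$ as $t\uparrow Z$, so the left limit at $Z$ exists and equals $\infty$.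
\end{proof}

\section{Tree counts in terms of the active mass}\label{sec:counts}

We make Step 1 rigorous. The process $M_n$ is random and at this stage nothing is known about its limit. This does no harm: $M_n$ is continuous, adapted and satisfies $0\le M_n(t)\le t$, which is all that the integrating factor $e^{qM_n}$ requires.

\begin{lemma}\label{lem:counts}
Fix $\mathbf{t}$ with $|\mathbf{t}|=q$, and $T<\infty$. As $n\to\infty$ through values with $\phi(n)\ge q$,
\[
\sup_{t\le T}\big|X_n(\mathbf{t};t)-\psi_t(\mathbf{t})e^{-qM_n(t)}\big|\to0\quad\text{in probability and in }L^1.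
\]
No other assumption on $\phi$ is needed, and $\phi(n)=\infty$ is allowed.
\end{lemma}

\begin{proof}
The labeled forest is a finite Markov chain, and we apply (M3) to $X_n(\mathbf{t})$. Since $\phi(n)\ge q$, every component of size at most $q$ is active. We compute the drift vertex by vertex.

\emph{Loss.} A vertex of type $\mathbf{t}$ loses its type when one of the $q$ vertices of its component is joined to one of the $nm_n-q$ active vertices outside, so at rate $q(nm_n-q)/n$. The contribution to the drift is $-qm_nX_n(\mathbf{t})+r_1$, with $r_1=q^2X_n(\mathbf{t})/n\in[0,q^2/n]$.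

\emph{Gain.} A vertex $v$ of type $\mathbf{t}_1$ acquires type $\mathbf{t}$ when some $a\in C(v)$ is joined to some $b\notin C(v)$ whose type $\mathbf{t}_2$ satisfies $(\mathbf{t}_1,a,\mathbf{t}_2)\cong\mathbf{t}$. Both components have size less than $q$, so each such pair $(a,b)$ has rate $1/n$. Without the restriction $b\notin C(v)$ the number of pairs is $\sum_{\mathbf{t}_2}\kappa(\mathbf{t}_1,\mathbf{t}_2;\mathbf{t})\,nX_n(\mathbf{t}_2)$, and the restriction removes at most $|\mathbf{t}_1|^2\le q^2$ of them. Summing over $v$ and dividing by $n$, the contribution is $\sum\kappa\,X_n(\mathbf{t}_1)X_n(\mathbf{t}_2)-r_2$ with $r_2\in[0,q^2/n]$.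

The drift is therefore
\[
-qm_nX_n(\mathbf{t})+\sum_{\mathbf{t}_1,\mathbf{t}_2}\kappa(\mathbf{t}_1,\mathbf{t}_2;\mathbf{t})X_n(\mathbf{t}_1)X_n(\mathbf{t}_2)+r,\qquad|r|\le q^2/n .
\]
A merger destroys at most two components of size $q$ or creates at most one, so it changes $nX_n(\mathbf{t})$ by at most $2q$. The total merger rate is at most $\binom n2/n\le n/2$. Hence $\sigma^2\le(2q/n)^2(n/2)=2q^2/n$.

Let $U_n$ be the martingale part of $X_n(\mathbf{t})$ and put $Y_n(\mathbf{t};t)=e^{qM_n(t)}X_n(\mathbf{t};t)$. As $e^{qM_n}$ is absolutely continuous with derivative $qm_ne^{qM_n}$, integration by parts gives $dY_n=e^{qM_n}dX_n+qm_ne^{qM_n}X_n\,ds$. The last term cancels the loss term, and $e^{qM_n}=e^{|\mathbf{t}_1|M_n}e^{|\mathbf{t}_2|M_n}$ in each gain term. So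
\begin{equation}\label{eq:Y}
Y_n(\mathbf{t};t)=\mathbf{1}_{\{q=1\}}+\int_0^t\sum_{\mathbf{t}_1,\mathbf{t}_2}\kappa\,Y_n(\mathbf{t}_1;s)Y_n(\mathbf{t}_2;s)\,ds+\int_0^te^{qM_n}r\,ds+\int_0^te^{qM_n}\,dU_n .
\end{equation}
On $[0,T]$ the third term is at most $Te^{qT}q^2/n$ in absolute value, and by (M3) the supremum of the fourth has second moment at most $8q^2Te^{2qT}/n$. Both tend to $0$ uniformly on $[0,T]$ in probability.

We show by induction on $q$ that $\sup_{t\le T}|Y_n(\mathbf{t};t)-\psi_t(\mathbf{t})|\to0$ in probability. For $q=1$ the sum in \eqref{eq:Y} is empty and $\psi_t(\bullet)=1$. Let $q\ge2$. The sum is finite and involves only trees of size less than $q$, to which the hypothesis $\phi(n)\ge|\mathbf{t}_i|$ and the induction hypothesis apply. On $[0,T]$ we have $Y_n(\mathbf{t}_1)\le e^{qT}$ and $\psi(\mathbf{t}_2)\le\max(1,T)^{q}$, so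
\[
|Y_n(\mathbf{t}_1)Y_n(\mathbf{t}_2)-\psi(\mathbf{t}_1)\psi(\mathbf{t}_2)|\le e^{qT}|Y_n(\mathbf{t}_2)-\psi(\mathbf{t}_2)|+\max(1,T)^{q}|Y_n(\mathbf{t}_1)-\psi(\mathbf{t}_1)|,
\]
which tends to $0$ uniformly in probability. Subtracting from \eqref{eq:Y} the integrated form of Lemma~\ref{lem:weights}(c) completes the induction. Multiplying by $e^{-qM_n}\le1$ gives convergence in probability, and $L^1$ convergence follows because the quantity in the lemma is bounded by $1+T^{q-1}$.
\end{proof}

For $1\le K\le\infty$, $u\ge0$ and real $x$ let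
\[
R_K(u,x)=\sum_{q\le K}c_qu^{q-1}e^{-qx},\qquad\text{so that}\quad R_K(u,x)=\Theta_K(ue^{-x})/u\ \text{ for }u>0 .
\]
Summing Lemma~\ref{lem:counts} over the finitely many trees of size at most $K$ and using Lemma~\ref{lem:weights}(b): if $K<\infty$ and $n\to\infty$ through values with $\phi(n)\ge K$, then
\begin{equation}\label{eq:RK}
\sup_{t\le T}\Big|\sum_{q\le K}\rho^n_q(t)-R_K(t,M_n(t))\Big|\to0\quad\text{in }L^1.
\end{equation}

\section{No mass at intermediate sizes}\label{sec:mid}

Formula \eqref{eq:RK} describes the mass on sizes up to a fixed $K$. To obtain an equation for $M_n$ we must control the rest of the active mass,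
\[
m_n^{(K)}(t)=\tfrac1n\#\{v:K<|C(v)|\le\phi(n)\text{ at time }t\},
\]
which equals $m_n-\sum_{q\le K}\rho_q^n$ when $\phi(n)\ge K$. Lemma~\ref{lem:counts} says nothing about sizes that grow with $n$, so we use a budget argument instead. A mass $\varepsilon n$ in active components larger than $K$ produces mergers among these components at rate about $\varepsilon^2n/2$, while at most $n/K$ such mergers can ever take place.

\begin{lemma}\label{lem:mid}
For all $n$, all integers $K\ge1$ and all $T$,
\[
\mathbb{E}\int_0^T\big(m^{(K)}_n(t)\big)^2dt\le\frac2K+\frac{T\phi(n)}n .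
\]
\end{lemma}

\begin{proof}
Call a component, active or frozen, \emph{big} if its size exceeds $K$. The number of big components is $0$ initially. It drops by $1$ when two big components merge, is unchanged when a big component merges with one that is not big, and rises by $1$ only when two components that are not big merge into a big one. A vertex of a big component stays in a big component, so it takes part in a merger of the last kind at most once. The vertex sets created in such mergers are therefore pairwise disjoint, each has more than $K$ elements, and so there are at most $n/K$ of them. Since the number of big components is never negative, there are at most $n/K$ mergers of two big components.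

Let $x_1,x_2,\dots$ be the sizes of the active big components at time $t$. Mergers of two big components occur at rate
\[
\frac1n\sum_{i<j}x_ix_j=\frac1{2n}\Big[\big(nm_n^{(K)}\big)^2-\sum_ix_i^2\Big],\qquad\sum_ix_i^2\le\phi(n)\sum_ix_i\le\phi(n)\,n .
\]
By (M2), $\frac n2\mathbb{E}\int_0^T(m_n^{(K)})^2dt-\frac12T\phi(n)\le n/K$.
\end{proof}

The term $T\phi(n)/n$ accounts for the fact that a component does not merge with itself. If a single active component could hold a positive fraction of the vertices, it could sit there without using up the budget.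

\section{The active mass}\label{sec:mass}

We first solve the limiting equation. The right side of $\Lambda'=R_\infty(u,\Lambda)$ can be infinite and is not Lipschitz, so uniqueness has to be proved by hand.

\begin{lemma}\label{lem:ode}
Let $T>1$ and let $\Lambda:[0,T]\to\mathbb{R}$ be continuous with
\begin{equation}\label{eq:closure}
\Lambda(t)=\int_0^tR_\infty(u,\Lambda(u))\,du\qquad(0\le t\le T).
\end{equation}
Then $\Lambda=M$ on $[0,T]$.
\end{lemma}

\begin{proof}
For $u\in(0,T]$ put $z(u)=ue^{-\Lambda(u)}>0$. The integrand $\Theta(z(u))/u$ is finite for almost every $u$, so $z(u)\le1/e$ for almost every $u$ by Lemma~\ref{lem:theta}, and for every $u$ by continuity of $z$. Hence $w(u)=\Theta(z(u))$ is a continuous function with values in $(0,1]$, $\Lambda$ is $C^1$ on $(0,T]$ with $\Lambda'=w/u$, and \eqref{eq:z} gives $z'=z(1-w)/u\ge0$.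

Thus $z$ is nondecreasing and bounded by $1/e$, and $z(u)\to0$ as $u\downarrow0$. So the set $O=\{u:z(u)<1/e\}=\{u:w(u)<1\}$ is either $(0,T]$ or an interval $(0,b)$ with $0<b\le T$. On $O$ the function $w$ is $C^1$, and differentiating $we^{-w}=z$ gives
\[
w'(1-w)e^{-w}=z'=we^{-w}(1-w)/u .
\]
Since $w<1$, this yields $w'=w/u$, so $w/u$ is constant on $O$. The constant is $1$, because $w(u)/u=e^{-\Lambda(u)}\Theta(z(u))/z(u)\to1$ as $u\downarrow0$. Now $u=w(u)<1$ on $O$ and $T>1$, so $O=(0,b)$; and $w(b)=1$ together with continuity gives $b=1$. Therefore $w(u)=\min(u,1)$, $\Lambda'=m$ and $\Lambda=M$.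
\end{proof}

\begin{remark}\label{rem:lip}
The constant $1/e$ solves $z'=z(1-\Theta(z))/u$, and the solution above reaches it at the finite time $1$. This is possible because $\Theta'(z)=e^{w}/(1-w)$, with $w=\Theta(z)$, is unbounded near $1/e$. For a bounded threshold $\Theta$ is replaced by a polynomial and the equilibrium is never reached; this is how the $1/t$ law fails in Theorem~\ref{thm:more}(c).
\end{remark}

\begin{proposition}\label{prop:mass}
If $\phi(n)\to\infty$ and $\phi(n)/n\to0$, then $\sup_{t\le T}|M_n(t)-M(t)|\to0$ for each $T$, and $\sup_{t\ge0}|m_n(t)-m(t)|\to0$, in probability.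
\end{proposition}

\begin{proof}
Fix $T>1$. Let $\mathcal{A}\subset C[0,T]$ be the set of nondecreasing $1$-Lipschitz functions vanishing at $0$. It is compact by the Arzel\`a--Ascoli theorem, and $M_n\in\mathcal{A}$. So by Prokhorov's theorem every subsequence of $(M_n)$ has a further subsequence converging in law to some random $\Lambda\in\mathcal{A}$. We show that $\Lambda$ satisfies \eqref{eq:closure} almost surely.

For $t\le T$ and $K\le\infty$ let $\Phi_K(x)=x(t)-\int_0^tR_K(u,x(u))\,du$. For finite $K$ this is a bounded continuous function on $\mathcal{A}$. Fix a finite $K$. Since $\phi(n)\to\infty$, we have $\phi(n)\ge K$ eventually, and \eqref{eq:RK} gives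
\[
\Phi_K(M_n)=\int_0^t\Big(m_n-\sum_{q\le K}\rho_q^n\Big)du+\varepsilon_n=\int_0^tm_n^{(K)}\,du+\varepsilon_n,\qquad\mathbb{E}|\varepsilon_n|\to0 .
\]
The negative part of $\Phi_K(M_n)$ is at most $|\varepsilon_n|$, so $\mathbb{E}\,\Phi_K(\Lambda)^-=0$ and $\Phi_K(\Lambda)\ge0$ almost surely. By the Cauchy--Schwarz inequality and Lemma~\ref{lem:mid},
\[
\mathbb{E}\int_0^Tm_n^{(K)}\,du\le\Big(T\Big(\frac2K+\frac{T\phi(n)}n\Big)\Big)^{1/2},
\]
and since $\phi(n)/n\to0$ we obtain $\mathbb{E}\,\Phi_K(\Lambda)\le(2T/K)^{1/2}$. As $K\to\infty$, $\Phi_K(\Lambda)$ decreases to $\Phi_\infty(\Lambda)$ by monotone convergence. So $\Phi_\infty(\Lambda)\ge0$ and $\mathbb{E}\,\Phi_\infty(\Lambda)\le(2T/K)^{1/2}$ for every $K$, which means $\Phi_\infty(\Lambda)=0$ almost surely. Thus almost surely \eqref{eq:closure} holds for $t=T$ and all rational $t\le T$. The integrand is then integrable on $[0,T]$, both sides are continuous in $t$, and \eqref{eq:closure} holds for all $t$. By Lemma~\ref{lem:ode}, $\Lambda=M$. Every subsequential limit in law is the deterministic function $M$, so $M_n\to M$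 uniformly on $[0,T]$ in probability.

To pass to derivatives we use that $m_n$ is nonincreasing, as frozen vertices stay frozen. For $0<\delta<t$,
\[
\frac{M_n(t+\delta)-M_n(t)}\delta\le m_n(t)\le\frac{M_n(t)-M_n(t-\delta)}\delta .
\]
The outer terms converge in probability to the difference quotients of $M$, which tend to $m(t)$ as $\delta\to0$. So $m_n(t)\to m(t)$ in probability for $t>0$, and $m_n(0)=1=m(0)$ once $\phi(n)\ge1$. Given $\varepsilon>0$, choose $0=t_0<\dots<t_J$ with $m(t_{j-1})-m(t_j)\le\varepsilon$ and $m(t_J)\le\varepsilon$. With probability tending to $1$, $|m_n(t_j)-m(t_j)|\le\varepsilon$ for all $j$. On this event, for $t\in[t_{j-1},t_j]$ both $m_n(t)$ and $m(t)$ lie in $[m(t_j)-\varepsilon,m(t_{j-1})+\varepsilon]$, and for $t\ge t_J$ both lie in $[0,2\varepsilon]$. Hence $\sup_{t\ge0}|m_n(t)-m(t)|\le3\varepsilon$.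
\end{proof}

\begin{corollary}\label{cor:counts}
If $\phi(n)\to\infty$ and $\phi(n)/n\to0$, then for all $\mathbf{t},q,K,T$, in probability and in $L^1$,
\[
\sup_{t\le T}|X_n(\mathbf{t};t)-h_t(\mathbf{t})|\to0,\qquad\sup_{t\le T}|\rho^n_q(t)-\rho_q(t)|\to0,\qquad\sup_{t\le T}\Big|m_n^{(K)}(t)-\sum_{q>K}\rho_q(t)\Big|\to0 .
\]
\end{corollary}

\begin{proof}
For $|\mathbf{t}|=q$ and $t\le T$ we have $|\psi_t(\mathbf{t})e^{-qM_n(t)}-\psi_t(\mathbf{t})e^{-qM(t)}|\le qT^{q-1}|M_n(t)-M(t)|$. The first claim follows from Lemmas~\ref{lem:counts} and~\ref{lem:weights}(a) and Proposition~\ref{prop:mass}, and the second by summing over $|\mathbf{t}|=q$. The third follows from $m_n^{(K)}=m_n-\sum_{q\le K}\rho^n_q$ for $\phi(n)\ge K$ and $\sum_{q>K}\rho_q=m-\sum_{q\le K}\rho_q$. All quantities are bounded by $1$, which gives $L^1$ convergence.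
\end{proof}

The law of the process is invariant under relabeling the vertices. So the probability that vertex $1$ has a property of its component at time $t$ equals the expected fraction of vertices with that property.

\begin{proof}[Proof of Theorem~\ref{thm:main}(ii) and (iii)]
Since $Q_n$ is nondecreasing, $\{Z_n>t\}=\{Q_n(t)\le\phi(n)\}$. Hence $\mathbb{P}(Z_n>t)=\mathbb{E}\,m_n(t)\to m(t)=1/t$ and $\mathbb{P}(Q_n(t)=q,Z_n>t)=\mathbb{E}\,\rho^n_q(t)\to\rho_q(t)=c_qe^{-q}t^{-1}$ for $t>1$.
\end{proof}

\section{Coupling with the limit chain}\label{sec:coupling}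

The component of vertex $1$ is not a Markov chain by itself: its jump rates depend on the rest of the forest through $X_n$ and $m_n$. The next lemma compares such a function of a Markov chain with a genuine Markov chain whose rates are close. The two are made to jump together as often as their rates allow. The exceptional set $B$ is needed only in Section~\ref{sec:proof2}.

\begin{lemma}\label{lem:coupling}
Let $W$ be a finite-state continuous-time Markov chain with rates $r(g,g')$ and a deterministic initial state, let $F$ be a map from its state space to a finite set $S$, and let $V$ be a Markov chain on $S$ with bounded measurable rates $\beta_s(x,y)$ and $V(0)=F(W(0))$. For $y\ne F(g)$ put $\alpha(g;y)=\sum_{g':F(g')=y}r(g,g')$, and let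
\[
\Delta_s(g)=\sum_{y\ne F(g)}\big|\alpha(g;y)-\beta_s(F(g),y)\big| .
\]
There is a coupling of $W$ and $V$ such that for every set $B$ of states of $W$ and every $T$,
\[
\mathbb{P}\big(F(W(s))\ne V(s)\text{ for some }s\le T\big)\le\mathbb{P}(W\text{ hits }B\text{ by time }T)+\mathbb{E}\int_0^T\mathbf{1}_{\{W(s)\notin B\}}\Delta_s(W(s))\,ds .
\]
\end{lemma}

\begin{proof}
Run the pair as a Markov chain with the following bounded rates at time $s$. From a state $(g,x)$ with $x\ne F(g)$ the two coordinates move independently with their own rates. From a state $(g,x)$ with $x=F(g)$: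
\begin{itemize}
\item if $F(g')=x$, move to $(g',x)$ at rate $r(g,g')$;
\item if $F(g')=y\ne x$ and $r(g,g')>0$, move to $(g',y)$ at rate $\theta\,r(g,g')$ and to $(g',x)$ at rate $(1-\theta)\,r(g,g')$, where $\theta=\min(1,\beta_s(x,y)/\alpha(g;y))$;
\item for each $y\ne x$, move to $(g,y)$ at rate $(\beta_s(x,y)-\alpha(g;y))^+$.
\end{itemize}

\emph{Marginals.} In every state $(g,x)$ the first coordinate moves to $g'$ at total rate $r(g,g')$. The second moves to $y$ at total rate $\beta_s(x,y)$; for $x=F(g)$ this holds because $\min(\alpha,\beta)+(\beta-\alpha)^+=\beta$. Start the pair at time $s$ from $(g,x)$ and apply (M3) to the indicator that the second coordinate equals $y$. The drift depends on the second coordinate only, and taking expectations shows that the law of the second coordinate at time $t$ solves the forward equation with rates $\beta$ and initial state $x$. By uniqueness in (M1) this law is the transition probability of the chain with rates $\beta$, and it does not depend on $g$. By the Markov property of the pair, the second coordinate is a Markov chain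 with these transition probabilities, so its path has the law of $V$. The same argument with $r$ in place of $\beta$ identifies the law of the first coordinate.

\emph{Decoupling.} From a state with $x=F(g)$, equality is lost by the moves to $(g',x)$ with $F(g')\ne x$ and by the moves to $(g,y)$. Their total rate is $\sum_{y\ne x}[(\alpha-\beta)^++(\beta-\alpha)^+]=\Delta_s(g)$. If $W$ avoids $B$ on $[0,T]$ and equality fails by time $T$, then such a move occurs in $[0,T]$ from a state with $g\notin B$. By (M2) the expected number of these moves is at most the integral in the statement.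
\end{proof}

For the rest of the section $\phi(n)\to\infty$ and $\phi(n)/n\to0$. The jump rates of $\mathcal{G}$ are unbounded, so we apply the lemma after truncating at a size $L$, and then let $L$ grow slowly.

\begin{proposition}\label{prop:coupling}
There are integers $L_n,T_n\to\infty$ with $L_n\le\phi(n)$ for large $n$, and couplings of the forest process with $\mathcal{G}$, such that the event
\[
E_n=\{\pi_{L_n}\bar{\mathcal{Q}}_n(t)=\pi_{L_n}\mathcal{G}(t)\text{ for all }t\le T_n\}
\]
satisfies $\mathbb{P}(E_n)\to1$.
\end{proposition}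

\begin{proof}
\emph{Fixed $L$ and $T$.} Let $\phi(n)\ge L$. Let $W=W_n$ be the labeled forest process, $S=S_L$, $F(g)=\pi_L(\text{type of vertex }1\text{ in }g)$, and let $V$ have the law of $\pi_L\mathcal{G}$, with rates \eqref{eq:rates} and \eqref{eq:betadagger}. After time $Z_n$ the component has size larger than $\phi(n)\ge L$, so $F(W_n)=\pi_L\bar{\mathcal{Q}}_n$.

If $F(g)=\dagger$, then $\alpha(g;\cdot)=0$ and $\beta_s(\dagger,\cdot)=0$, so $\Delta_s(g)=0$. Let vertex $1$ have type $\mathbf{t}_1$ in $g$ with $|\mathbf{t}_1|\le L$; its component is active. Each pair formed by a vertex $a$ of the component and an active vertex $b$ outside it is joined at rate $1/n$. Writing $X_n$ and $m_n$ for their values in the state $g$, and $n\epsilon_{\mathbf{t}_2}\le L$ for the number of vertices of type $\mathbf{t}_2$ inside the component, we get for $|\mathbf{t}|\le L$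
\[
\alpha(g;\mathbf{t})=\sum_{\mathbf{t}_2}\kappa(\mathbf{t}_1,\mathbf{t}_2;\mathbf{t})\big(X_n(\mathbf{t}_2)-\epsilon_{\mathbf{t}_2}\big),\qquad\alpha(g;\dagger)=|\mathbf{t}_1|\Big(m_n-\frac{|\mathbf{t}_1|}n\Big)-\sum_{|\mathbf{t}|\le L}\alpha(g;\mathbf{t}).
\]
For $|\mathbf{t}|\le L$ only trees with $|\mathbf{t}_2|<L$ contribute, and $\sum_{\mathbf{t}}\kappa(\mathbf{t}_1,\mathbf{t}_2;\mathbf{t})=|\mathbf{t}_1|\le L$. So the sum of $|\alpha-\beta_s|$ over $|\mathbf{t}|\le L$ is at most $L\sum_{|\mathbf{t}_2|<L}(|X_n(\mathbf{t}_2)-h_s(\mathbf{t}_2)|+L/n)$, and the term for $\dagger$ is at most the same quantity plus $L|m_n-m(s)|+L^2/n$. Thus $\Delta_s(W_n(s))\le\delta_n(s)$, where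
\begin{equation}\label{eq:delta}
\delta_n(s)=L|m_n(s)-m(s)|+\frac{L^2}n+2L\sum_{|\mathbf{t}_2|<L}\Big(|X_n(\mathbf{t}_2;s)-h_s(\mathbf{t}_2)|+\frac Ln\Big).
\end{equation}
The sum is finite and $\delta_n$ is bounded by a constant depending on $L$. By Proposition~\ref{prop:mass} and Corollary~\ref{cor:counts}, $\mathbb{E}\int_0^T\delta_n(s)\,ds\to0$. Lemma~\ref{lem:coupling} with $B=\emptyset$ gives couplings in which $\pi_L\bar{\mathcal{Q}}_n=V$ on $[0,T]$ with probability tending to $1$.

\emph{From $V$ to $\mathcal{G}$.} Since $D$ is Polish, there is a regular conditional distribution $\Pi(v,\cdot)$ of $\mathcal{G}$ given $\pi_L\mathcal{G}=v$. Given $(W_n,V)$, sample a path from $\Pi(V,\cdot)$. The pair formed by $V$ and this path has the law of $(\pi_L\mathcal{G},\mathcal{G})$. So the path is a copy of $\mathcal{G}$ whose image under $\pi_L$ is $V$ almost surely.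

\emph{Diagonal choice.} For each $j\ge1$ choose $N_j$, strictly increasing in $j$, such that for all $n\ge N_j$ we have $\phi(n)\ge j$ and the coupling for $L=T=j$ fails with probability at most $1/j$. For $N_j\le n<N_{j+1}$ put $L_n=T_n=j$ and use that coupling.
\end{proof}

\section{Paths, lifetimes and the last jump}\label{sec:proof1}

We prove the remaining parts (i), (iv) and (v) of Theorem~\ref{thm:main}, working in the couplings of Proposition~\ref{prop:coupling}, which already give the first half of (v). The copy of $\mathcal{G}$ depends on $n$, but its law does not. Let $\tau^n_L=\inf\{t:Q_n(t)>L\}$.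

\subsection*{Paths}
On $E_n$ and for $t\le T_n$, the values $\bar{\mathcal{Q}}_n(t)$ and $\mathcal{G}(t)$ are equal or both have size larger than $L_n$. By \eqref{eq:skor}, $d_S(\bar{\mathcal{Q}}_n,\mathcal{G})\le1/(L_n+1)+e^{-T_n}$ on $E_n$, so $d_S(\bar{\mathcal{Q}}_n,\mathcal{G})\to0$ in probability.

\subsection*{Lifetimes}
The coupling sees nothing after the size passes $L_n$, and $L_n$ may be far smaller than $\phi(n)$. For $\mathcal{G}$ the remaining time $Z-\tau_{L_n}$ tends to $0$ in probability by Proposition~\ref{prop:G}. For $\mathcal{Q}_n$ we argue as follows: a component that lingers for a time $\varepsilon$ at sizes between $L_n$ and $\phi(n)$ is caught there at some time of a grid of mesh $\varepsilon$, and at a fixed time the chance of being there is an expected mass at intermediate sizes.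

Fix $t\ge0$ and $K$. For $n$ with $K\le L_n\le\phi(n)$, invariance under relabeling and Corollary~\ref{cor:counts} give
\[
\mathbb{P}(\tau^n_{L_n}\le t<Z_n)=\mathbb{P}(L_n<Q_n(t)\le\phi(n))=\mathbb{E}\,m_n^{(L_n)}(t)\le\mathbb{E}\,m_n^{(K)}(t)\to\sum_{q>K}\rho_q(t).
\]
The right side is the tail of the convergent series \eqref{eq:rho}. Letting $K\to\infty$,
\begin{equation}\label{eq:mid}
\mathbb{P}(\tau^n_{L_n}\le t<Z_n)\to0\qquad\text{for each fixed }t\ge0 .
\end{equation}
Fix $\varepsilon>0$ and $T>1$, and let $n$ be so large that $T_n\ge T$. On $E_n\cap\{\tau_{L_n}\le T\}$ the two truncated paths first equal $\dagger$ at the same time, so $\tau_{L_n}=\tau^n_{L_n}$, and $\tau^n_{L_n}\le Z_n$ because $L_n\le\phi(n)$. If moreover $Z_n-\tau^n_{L_n}>\varepsilon$, then some multiple $j\varepsilon\le T+\varepsilon$, with $j\ge0$ an integer, lies in $[\tau^n_{L_n},\tau^n_{L_n}+\varepsilon)\subset[\tau^n_{L_n},Z_n)$. Summing \eqref{eq:mid} over the finitely many $j$,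
\[
\limsup_n\mathbb{P}(|Z_n-\tau_{L_n}|>\varepsilon)\le\limsup_n\big[\mathbb{P}(E_n^c)+\mathbb{P}(\tau_{L_n}>T)\big]\le\mathbb{P}(Z>T)=1/T .
\]
Letting $T\to\infty$ gives $Z_n-\tau_{L_n}\to0$, hence $Z_n-Z\to0$ in probability. This proves (v).

Give $[0,\infty]$ the metric $|e^{-s}-e^{-t}|\le|s-t|$ and $D\times[0,\infty]$ the sum metric. The distance $\eta_n$ between $(\bar{\mathcal{Q}}_n,Z_n)$ and the coupled copy of $(\mathcal{G},Z)$ tends to $0$ in probability. For a $1$-Lipschitz function $\varphi$ with $|\varphi|\le1$, the expectations of $\varphi$ at the two points differ by at most $\mathbb{E}\min(2,\eta_n)\to0$. Such functions determine convergence in law, so (i) follows.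

\subsection*{The last jump}
Fix $K$ and $T>1$, and let $n$ be so large that $T\le T_n$ and $K\le L_n\le\phi(n)$. Suppose that $Q_n(Z_n-)\le K$, $Z_n\le T$ and $E_n$ holds. Then the component has size at most $K$ before time $Z_n$ and size larger than $\phi(n)\ge L_n$ at time $Z_n$. On $E_n$ the path $\pi_{L_n}\mathcal{G}$ does the same: it is a tree of size at most $K$ before $Z_n$ and equals $\dagger$ at $Z_n$. So $\tau_K=Z_n$ and $|\mathcal{G}(\tau_K)|>L_n$. By Proposition~\ref{prop:G}, $\mathcal{G}(\tau_K)$ is almost surely a finite tree, so $\mathbb{P}(|\mathcal{G}(\tau_K)|>L_n)\to0$. With (ii),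
\[
\limsup_n\mathbb{P}(Q_n(Z_n-)\le K)\le\limsup_n\mathbb{P}(Z_n>T)=1/T .
\]
Letting $T\to\infty$ proves (iv) and completes the proof of Theorem~\ref{thm:main}.

\section{Empirical law, several vertices and necessity of the hypotheses}\label{sec:proof2}

\begin{proof}[Proof of Theorem~\ref{thm:more}(a)]
Let $g_K=\sum_{q>K}\rho_q=m-\sum_{q\le K}\rho_q$. These functions are continuous and decrease to $0$ pointwise as $K\to\infty$, so by Dini's theorem $\sup_{t\le T}g_K(t)\to0$ for each $T$. Let $\varepsilon>0$. Choose $T>1$ with $2/T<\varepsilon$ and then $K$ with $2\sup_{t\le T}g_K<\varepsilon$. For $t\le T$ and $\phi(n)\ge K$,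
\[
\sum_{\mathbf{t}}|X_n(\mathbf{t};t)-h_t(\mathbf{t})|\le\sum_{|\mathbf{t}|\le K}|X_n(\mathbf{t};t)-h_t(\mathbf{t})|+\big|m_n^{(K)}(t)-g_K(t)\big|+2g_K(t),
\]
and by Corollary~\ref{cor:counts} the first two terms tend to $0$ uniformly on $[0,T]$ in probability. For $t\ge T$ the sum is at most $m_n(t)+m(t)\le m_n(T)+m(T)$, which tends to $2/T$ in probability. So the supremum over $t\ge0$ exceeds $\varepsilon$ with probability tending to $0$.
\end{proof}

\begin{proof}[Proof of Theorem~\ref{thm:more}(b)]
Dependence between the tagged vertices arises when their components merge with each other. While both components are small this has rate $O(1/n)$; once a component is large, the truncation no longer sees it. Fix $L,T,k$, and $n\ge k$ with $\phi(n)\ge L$. Let $C_i$ be the component of vertex $i$, rooted at $i$. Apply Lemma~\ref{lem:coupling} with $W=W_n$, $F(g)=(\pi_L(C_i))_{i\le k}\in S_L^k$, with $V=(V_i)_{i\le k}$ consisting of $k$ independent chains with the law of $\pi_L\mathcal{G}$, and with $B$ the set of forests in which two of the vertices $1,\dots,k$ share a component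 of size at most $L$.

Let $g\notin B$, and call a transition from $g$ \emph{bad} if it merges $C_i$ and $C_j$ for some $i\ne j$ with $|C_i|,|C_j|\le L$. Bad transitions have total rate at most $\gamma_n=k^2L^2/n$. Two kinds of transition from $g$ are necessarily bad. First, suppose it changes coordinates $i\ne j$ of $F$. Neither coordinate is $\dagger$ in $g$, so $|C_i|,|C_j|\le L$; the two components are distinct as $g\notin B$, and a transition alters only the two components that it merges. Second, suppose it leads into $B$, so that afterwards some $i\ne j$ share a component of size at most $L$. In $g$ their components also had size at most $L$, hence were distinct, and the transition merged them. Since $W_n(0)\notin B$, (M2) gives $\mathbb{P}(W_n\text{ hits }B\text{ by time }T)\le\gamma_nT\to0$.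

Let $\alpha_i(g;\cdot)$ be the rates for vertex $i$ alone. The bound \eqref{eq:delta} did not use the label of the vertex, so $\sum_{y_i}|\alpha_i(g;y_i)-\beta_s(x_i,y_i)|\le\delta_n(s)$ for $g=W_n(s)$ and $x=F(g)$. The chain $V$ moves from $x$ to a state $y$ differing in coordinate $i$ only at rate $\beta_s(x_i,y_i)$, and never changes two coordinates at once. Let $g\notin B$. For $y$ differing from $x$ in coordinate $i$ only, $\alpha(g;y)$ is $\alpha_i(g;y_i)$ minus the rate of the transitions that send coordinate $i$ to $y_i$ and change another coordinate too; these are bad, so the corrections sum over $y_i$ to at most $\gamma_n$. For $y$ differing in several coordinates the rates $\alpha(g;y)$ sum to at most $\gamma_n$. Hence $\Delta_s(W_n(s))\le k\delta_n(s)+(k+1)\gamma_n$ when $W_n(s)\notin B$, and the bound in Lemma~\ref{lem:coupling} tends to $0$.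

Given $(W_n,V)$, sample paths $\mathcal{G}^i$ independently from the kernels $\Pi(V_i,\cdot)$ in the proof of Proposition~\ref{prop:coupling}. Since the $V_i$ are independent, the $\mathcal{G}^i$ are independent copies of $\mathcal{G}$, with lifetimes $Z^i$ and $\pi_L\mathcal{G}^i=V_i$. The diagonal choice in that proof gives $L_n,T_n\to\infty$ such that, with probability tending to $1$, $\pi_{L_n}\bar{\mathcal{Q}}^i_n=\pi_{L_n}\mathcal{G}^i$ on $[0,T_n]$ for all $i\le k$. The arguments for paths and lifetimes in Section~\ref{sec:proof1} use only this event and \eqref{eq:mid}, which holds for each vertex $i$ by invariance under relabeling. So $d_S(\bar{\mathcal{Q}}^i_n,\mathcal{G}^i)\to0$ and $Z^i_n-Z^i\to0$ in probability for each $i$, and testing against bounded Lipschitz functions on $(D\times[0,\infty])^k$ gives the joint convergence.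
\end{proof}

\begin{proof}[Proof of Theorem~\ref{thm:more}(c)]
The ``if'' part is Theorem~\ref{thm:main}(ii). Suppose that one of the two conditions fails. If $\phi(n)/n\not\to0$, there are $c>0$ and a subsequence with $\phi(n)\ge cn$. If $\phi(n)\not\to\infty$, there is a subsequence along which $\phi$ is bounded, and a further one along which $\lfloor\phi(n)\rfloor=k$ is constant. In both cases we work along the subsequence and find $t>1$ with $\mathbb{P}(Z_n>t)\not\to1/t$.

\emph{Case $\phi(n)\ge cn$.} The idea is that shortly after time $1$ no component has reached size $cn$, even without freezing. Attach independent Poisson clocks of rate $1/n$ to the vertex pairs; when a clock rings, add the edge if the two vertices lie in distinct active components. This constructs the process. Construct from the same clocks the process with threshold $\infty$. If at time $t$ no component of the latter exceeds $\phi(n)$, the same is true at all earlier times, so by induction over the rings the two processes agree on $[0,t]$, and $Z_n>t$.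

For threshold $\infty$ we have $m_n=1$ and $M_n(t)=t$. By \eqref{eq:RK}, for fixed $K$ the fraction of vertices in components of size larger than $K$ at time $t$ converges in probability to $1-R_K(t,t)$. As $K\to\infty$ this decreases to $1-\Theta(te^{-t})/t$, where $te^{-t}\le1/e$. By Lemma~\ref{lem:theta} this function of $t$ is continuous and vanishes at $t=1$. So we can choose $t>1$ and then $K$ with $1-R_K(t,t)<c$. The largest component at time $t$ has size at most the maximum of $K$ and the number of vertices in components larger than $K$, and with probability tending to $1$ this maximum is less than $cn\le\phi(n)$. Hence $\mathbb{P}(Z_n>t)\to1\ne1/t$.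

\emph{Case $\lfloor\phi(n)\rfloor=k$.} If $k=0$ then $Q_n(0)=1>\phi(n)$, so $Z_n=0$ and $\mathbb{P}(Z_n>t)=0$. Let $k\ge1$ and $T>1$. Now the closure is exact: $m_n=\sum_{q\le k}\rho_q^n$. By \eqref{eq:RK} with $K=k$, the error $\eta_n=\sup_{t\le T}|m_n(t)-R_k(t,M_n(t))|$ tends to $0$ in $L^1$. For $u\le T$ the function $R_k(u,\cdot)$ is Lipschitz on $[0,\infty)$ with constant $C=\sum_{q\le k}qc_qT^{q-1}$. The equation $\Lambda'=R_k(u,\max(\Lambda,0))$, $\Lambda(0)=0$, therefore has a unique solution on every $[0,T]$; it is nondecreasing, hence nonnegative, and so solves $\Lambda'=R_k(u,\Lambda)$ on $[0,\infty)$. From $|M_n(t)-\Lambda(t)|\le T\eta_n+C\int_0^t|M_n-\Lambda|\,du$, Gronwall's lemma gives $\sup_{t\le T}|M_n-\Lambda|\le T\eta_ne^{CT}$. Hence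
\[
\mathbb{P}(Z_n>t)=\mathbb{E}\,m_n(t)\to R_k(t,\Lambda(t))=\Lambda'(t)\qquad(t\ge0).
\]
Put $z(u)=ue^{-\Lambda(u)}$. Then $u\Lambda'(u)=\Theta_k(z(u))$, and \eqref{eq:z} gives $z'=z(1-\Theta_k(z))/u$ on $(0,\infty)$. The right side is continuous in $u>0$ and a polynomial in $z$, so solutions through a given point are unique in both time directions. If $\Lambda'(t)=1/t$ for some $t>1$, then $\Theta_k(z(t))=1$, the constant $z(t)>0$ is a solution, and $z$ is constant on $(0,\infty)$. This contradicts $z(u)\to0$ as $u\downarrow0$. So $\Lambda'(t)\ne1/t$ for $t>1$. For $k=1$ the limit is the function $1/(1+t)$ found in Section~\ref{sec:method}.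
\end{proof}

\begin{thebibliography}{1}
\bibitem{book} Conjecture~3.6 in a printed mathematics book.
\end{thebibliography}
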